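# Two tame pseudovarieties whose semidirect product is not tame

## 1. Pseudovarieties, implicit operations, tameness, semidirect products

Alphabets are finite and nonempty; $A^+$ is the set of nonempty words over $A$, and $A^*=A^+\cup\{\text{empty word}\}$. For a semigroup $M$, $M^1$ is $M$ with a **new** identity $1$ adjoined, even if $M$ already has an identity. Homomorphisms $M\to N$ are extended to $M^1\to N^1$ by $1\mapsto1$.

**Definition (pseudovariety).** A *pseudovariety* is a class of finite semigroups closed under homomorphic images, subsemigroups and finite direct products. We write $\mathcal S$, $\mathcal G$, $\mathcal A$ for the pseudovarieties of all finite semigroups, all finite groups and all finite aperiodic semigroups. A pseudovariety is *recursively enumerable* if some algorithm lists multiplication tables of finite semigroups such that, up to isomorphism, the listed semigroups are exactly its members.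

*Examples.* Two pseudovarieties play the leading roles. $\mathcal{A}b$ is the class of finite abelian groups. $\mathcal{LRB}$ is the class of finite *left regular bands*, the finite semigroups satisfying $x^2=x$ and $xyx=xy$. A member of $\mathcal{LRB}$ is $\{1,l_1,l_2\}$ with $l_il_j=l_i$: it is idempotent, and $xyx=xy$ holds for $x=1$ trivially and for $x=l_i$ because both sides are $l_i$. Both classes are recursively enumerable: list all finite tables and check the axioms.

**Definition (free pro-$\mathcal V$ semigroup).** $\overline\Omega_A\mathcal V$ is the inverse limit of the $A$-generated members of $\mathcal V$. We write $\overline\Omega_n\mathcal V$ when $|A|=n$. Recall the textbook facts: $\overline\Omega_A\mathcal V$ is compact; the subsemigroup generated by $A$ is dense; every map from $A$ to a member of $\mathcal V$ extends uniquely to a continuous homomorphism on $\overline\Omega_A\mathcal V$; and $\overline\Omega_A\mathcal V$ is *residually in $\mathcal V$*, that is, distinct elements are separated by a continuous homomorphism to a member of $\mathcal V$. In $\overline\Omega_A\mathcal S$ the subsemigroup generated by $A$ is $A^+$. There is a natural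 continuous projection $p_{\mathcal V}:\overline\Omega_A\mathcal S\to\overline\Omega_A\mathcal V$. A homomorphism $\psi:A^+\to M$ with $M\in\mathcal V$ extends continuously to $\hat\psi:\overline\Omega_A\mathcal S\to M$, and $\hat\psi$ factors through $p_{\mathcal V}$. Finally, if $F\in\mathcal V$ is generated by $A$ and every homomorphism from $A^+$ to a member of $\mathcal V$ factors through $A^+\to F$, then $F=\overline\Omega_A\mathcal V$, because all $A$-generated members of $\mathcal V$ are quotients of $F$.

*Example: $\mathcal{LRB}$.* For a word $w$ let $\mathrm{red}(w)$ be obtained by deleting all non-first occurrences of letters; for instance $\mathrm{red}(abacb)=abc$. In a left regular band $xvx=xv$ and $xx=x$, so every word has the same value as its $\mathrm{red}$. Let $F(X)$ be the set of nonempty repetition-free words over a finite set $X$, with product $u\cdot v=\mathrm{red}(uv)$. The product is associative, since $\mathrm{red}(\mathrm{red}(u)\mathrm{red}(v))=\mathrm{red}(uv)$; also $\mathrm{red}(uu)=u$ and $\mathrm{red}(uvu)=\mathrm{red}(uv)$ for $u,v\in F(X)$, so $F(X)\in\mathcal{LRB}$. Every homomorphism from $X^+$ to a left regular band factors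 through $\mathrm{red}:X^+\to F(X)$. Hence $\overline\Omega_A\mathcal{LRB}=F(A)$. It is finite and computable, and two words have the same value in it iff they have the same $\mathrm{red}$. For example $F(\{a,b\})=\{a,b,ab,ba\}$.

*Example: $\mathcal{A}b$.* The $A$-generated finite abelian groups are the finite quotients of $\mathbb Z^A$, so $\overline\Omega_A\mathcal{A}b=\hat{\mathbb Z}^A$, where $\hat{\mathbb Z}$ is the inverse limit of the groups $\mathbb Z/m$. It is infinite.

**Definition (implicit operation).** An *$n$-ary implicit operation* $\pi$ is a family of maps $\pi_S:S^n\to S$, one for each finite semigroup $S$, that commute with all homomorphisms between finite semigroups. Equivalently, it is an element of $\overline\Omega_n\mathcal S$. Implicit operations act naturally on every profinite semigroup, and continuous homomorphisms respect them. An implicit operation is *computable* if an algorithm, given the table of $S$ and $s_1,\dots,s_n\in S$, outputs $\pi_S(s_1,\dots,s_n)$. A set $\sigma$ of computable implicit operations is *recursively enumerable* if some algorithm lists algorithms, each computing an element of $\sigma$, such that every element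 of $\sigma$ is computed by a listed one.

*Examples.* $x^\omega$ is the unique idempotent power of $x$, and $x^{\omega-1}$ is the inverse of $x^\omega x$ in the maximal subgroup with identity $x^\omega$. In an abelian group written additively, $x^\omega=0$ and $x^{\omega-1}=-x$. In a band, $x^{\omega}=x^{\omega-1}=x$. In $\{s,s^2,s^3\}$ with $s^4=s^2$ we get $s^\omega=s^2$; the subgroup is $\{s^2,s^3\}$, and since $s^3s^3=s^6=s^2$ we get $s^{\omega-1}=s^3$.

**Definition (signature, term, word problem).** An *implicit signature* $\sigma$ is a set of implicit operations containing the binary multiplication; we put $\kappa=\{xy,x^{\omega-1}\}$. *$\sigma$-terms* over $A$ are the formal terms built from letters with the operation symbols of $\sigma$ (presented by means of a given enumeration of $\sigma$). Their values in $\overline\Omega_A\mathcal V$ form the $\sigma$-subalgebra $\Omega^\sigma_A\mathcal V$ generated by $A$. The *word problem* for $\Omega_A^\sigma\mathcal V$ asks whether two given $\sigma$-terms have the same value in $\overline\Omega_A\mathcal V$.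

*Example.* The $\kappa$-term $(ab)^{\omega-1}b$ has value $-(e_a+e_b)+e_b=-e_a$ in $\hat{\mathbb Z}^{\{a,b\}}$, the same as $a^{\omega-1}$. In $F(\{a,b\})$ the two terms have the values $ab$ and $a$, so they differ.

**Definition (commuting labelings).** Let $\Gamma$ be a finite directed graph; an edge $e$ goes from $\partial_0e$ to $\partial_1e$. A *labeling* of $\Gamma$ over $A$ is a map $\gamma$ from vertices and edges to $(\overline\Omega_A\mathcal S)^1$ with $\gamma(e)\in\overline\Omega_A\mathcal S$ for every edge $e$. It is *$\mathcal V$-commuting* if $p_{\mathcal V}(\gamma(\partial_0e))\,p_{\mathcal V}(\gamma(e))=p_{\mathcal V}(\gamma(\partial_1e))$ in $(\overline\Omega_A\mathcal V)^1$ for every edge $e$.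

*Example.* Let $\Gamma_1$ have vertices $v_0,v_1$ and one edge $e:v_0\to v_1$. The labeling $\gamma(v_0)=1$, $\gamma(e)=u$, $\gamma(v_1)=v$ with $v\ne1$ is $\mathcal V$-commuting iff $p_{\mathcal V}(u)=p_{\mathcal V}(v)$. With $\mathcal V=\mathcal G$, the labeling $\gamma(v_0)=\gamma(v_1)=1$, $\gamma(e)=a^\omega$ is *not* commuting: $p_{\mathcal G}(a^\omega)$ is the identity of the free profinite group, which is not the adjoined $1$.

**Definition ($\sigma$-reducible).** $\mathcal V$ is *$\sigma$-reducible* if for every finite graph $\Gamma$, finite alphabet $A$, finite semigroup $T$, continuous homomorphism $\varphi:\overline\Omega_A\mathcal S\to T$ (extended to $(\overline\Omega_A\mathcal S)^1\to T^1$) and $\mathcal V$-commuting labeling $\gamma$ of $\Gamma$, there is a $\mathcal V$-commuting labeling $\gamma'$ with values in $(\Omega_A^\sigma\mathcal S)^1$, edge values in $\Omega_A^\sigma\mathcal S$, and $\varphi\circ\gamma'=\varphi\circ\gamma$.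

*Example.* On $\Gamma_1$ put $\gamma(v_0)=1$, $\gamma(e)=b^\omega a$, $\gamma(v_1)=a$. It is $\mathcal{A}b$-commuting, since both nontrivial labels have image $e_a$. Let $\varphi$ recognize $\{a\}$ and $b^+a$. A labeling by words with the same $\varphi$-values would need a word of $b^+a$ and the word $a$ to have equal images in $\mathbb Z^{\{a,b\}}$, which is impossible. So $\mathcal{A}b$ is not $\{xy\}$-reducible. The labels above are already values of $\kappa$-terms, because $b^\omega=b^{\omega-1}b$.

**Definition (tame).** $\mathcal V$ is *$\sigma$-tame* if

1. (i) $\sigma$ is a recursively enumerable set of computable implicit operations;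
2. (ii) $\mathcal V$ is recursively enumerable;
3. (iii) the word problem for $\Omega^\sigma_A\mathcal V$ is decidable for every finite $A$;
4. (iv) $\mathcal V$ is $\sigma$-reducible.

It is *tame* if it is $\sigma$-tame for some implicit signature $\sigma$.

*Examples.* Ash proved that $\mathcal G$ is $\kappa$-tame, and J. Rhodes has announced that $\mathcal A$ is $\kappa$-tame. Neither fact is used below; Sections 2 and 3 prove that $\mathcal{LRB}$ and $\mathcal{A}b$ are $\kappa$-tame.

**Definition (semidirect product).** Let $S$ be a semigroup written additively (not necessarily commutative), and let $T$ act on $S$ on the left by endomorphisms: $t(s_1+s_2)=ts_1+ts_2$ and $(t_1t_2)s=t_1(t_2s)$. Then $S*T$ is $S\times T$ with $(s,t)(s',t')=(s+ts',tt')$. Consequently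
$$(s_1,t_1)\cdots(s_r,t_r)=\bigl(s_1+t_1s_2+t_1t_2s_3+\cdots+t_1\cdots t_{r-1}s_r,\ t_1\cdots t_r\bigr).\tag{1}$$
For pseudovarieties, $\mathcal V*\mathcal W$ is the pseudovariety generated by all $S*T$ with $S\in\mathcal V$, $T\in\mathcal W$.

*Example.* Let $T=\mathbb Z/2$ act on $S=F(\{0,1\})$ by exchanging the letters, and let $b=(0,\bar1)$, where the first component is the one-letter word $0$ and $\bar1$ is the generator of $T$. By (1), $b^2=(01,\bar0)$, $b^3=(\mathrm{red}(010),\bar1)=(01,\bar1)$ and $b^4=(01,\bar0)=b^2$. The first component records which residues mod $2$ have been visited and in which order; the second is the current residue.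

**Definition (separability).** Languages $L,L'\subseteq A^+$ are *$\mathcal U$-separable* if there are $M\in\mathcal U$ and a homomorphism $\psi:A^+\to M$ with $\psi(L)\cap\psi(L')=\emptyset$.

*Example.* $\{a\}$ and $b^+a$ are $\mathcal{LRB}$-separable, since $a\ne ba$ in $F(\{a,b\})$. They are not $\mathcal{A}b$-separable: if $N$ is a multiple of the exponent of an abelian group $M$, then $b^Na$ and $a$ have the same image in $M$.

With the definitions in place we can ask: **if $\mathcal V$ and $\mathcal W$ are tame, must $\mathcal V*\mathcal W$ be tame?** The answer is no.

> **Theorem A.** $\mathcal{LRB}$ and $\mathcal{A}b$ are both $\kappa$-tame, with word problems decidable even uniformly in $A$. But $\mathcal{LRB}*\mathcal{A}b$ is not $\sigma$-tame for any implicit signature $\sigma$. More precisely, there is one fixed finite alphabet $A$ such that no algorithm decides whether two given regular languages over $A$ are separable by $\mathcal{LRB}*\mathcal{A}b$.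

Since $A$ is fixed, it does not matter whether (iii) is read uniformly in $A$ or not. The outside results used are Minsky's theorem on two-counter machines and elementary facts: Smith normal form, Kleene's theorem, compactness of $\overline\Omega_A\mathcal S$, and density of $A^+$ in it. Section 9 proves a stronger statement, Theorem B.

## 2. Paths in semidirect products, and the case of finite free objects

One case needs no work. If $S$ is trivial then $S*T\cong T$, so $\mathcal V*\mathcal W=\mathcal W$ when $\mathcal V$ is the trivial pseudovariety. The next simplest situation is that all free objects are finite.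

**Lemma 1.** Let $\mathcal V$ be recursively enumerable, with $\overline\Omega_n\mathcal V$ finite and computable from $n$. Then $\mathcal V$ is $\sigma$-tame for $\sigma=\{xy\}$ and for $\sigma=\kappa$, with word problem decidable uniformly in $A$.

*Proof.* (i) is clear and (ii) is assumed. For (iii), evaluate both terms in the finite computable semigroup $\overline\Omega_A\mathcal V$. For (iv), let $\gamma$ be $\mathcal V$-commuting and $\varphi:\overline\Omega_A\mathcal S\to T$. The map $\varphi\times p_{\mathcal V}:\overline\Omega_A\mathcal S\to T\times\overline\Omega_A\mathcal V$ is continuous with values in a finite discrete set, and $A^+$ is dense. So each label $\neq1$ can be replaced by a word with the same image; keep the labels equal to $1$. This preserves $\varphi\circ\gamma$ and $p_{\mathcal V}\circ\gamma$. Commutation depends only on $p_{\mathcal V}\circ\gamma$, so it is preserved too. $\square$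

**Consequence.** Since $\overline\Omega_A\mathcal{LRB}=F(A)$ is finite and computable, $\mathcal{LRB}$ is $\kappa$-tame with uniformly decidable word problem. This is half of the positive part of Theorem A.

**Paths.** Formula (1) says that a homomorphism into $S*T$ reads a word while walking in $T$. For a homomorphism $\tau:A^+\to T$ and $w=b_1\cdots b_r\in A^+$ put
$$\mathrm{path}_\tau(w)=(1,b_1)(\tau(b_1),b_2)\cdots(\tau(b_1\cdots b_{r-1}),b_r)\in(T^1\times A)^+.$$
The letter $b_i$ is *read at the vertex* $\tau(b_1\cdots b_{i-1})$, which is the adjoined $1$ if $i=1$.

**Lemma 2.** Let $M\in\mathcal V*\mathcal W$ and let $\psi:A^+\to M$ be a homomorphism. There are $S\in\mathcal V$, $T\in\mathcal W$, an action of $T$ on $S$, a homomorphism $\tau:A^+\to T$ and elements $s_a\in S$ $(a\in A)$ such that, for the homomorphism $\eta:(T^1\times A)^+\to S$ with $\eta(t,a)=ts_a$ (where $1s_a=s_a$): if $\tau(w)=\tau(w')$ and $\eta(\mathrm{path}_\tau(w))=\eta(\mathrm{path}_\tau(w'))$, then $\psi(w)=\psi(w')$.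

*Proof.* With componentwise action, $(S_1*T_1)\times(S_2*T_2)\cong(S_1\times S_2)*(T_1\times T_2)$. Therefore the homomorphic images of subsemigroups of semigroups $S*T$ ($S\in\mathcal V$, $T\in\mathcal W$) are closed under finite products. They are also closed under subsemigroups and images, so they form a pseudovariety, namely $\mathcal V*\mathcal W$. Hence $M=\theta(U)$ for some subsemigroup $U$ of some $S*T$ and some homomorphism $\theta$. Choose $(s_a,t_a)\in U$ with $\theta(s_a,t_a)=\psi(a)$ and put $\tau(a)=t_a$. For $w=b_1\cdots b_r$, (1) gives
$$\prod_i(s_{b_i},t_{b_i})=\bigl(s_{b_1}+t_{b_1}s_{b_2}+t_{b_1}t_{b_2}s_{b_3}+\cdots,\ \tau(w)\bigr)=\bigl(\eta(\mathrm{path}_\tau(w)),\tau(w)\bigr),$$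
and $\theta$ maps this element to $\psi(w)$. $\square$

The next lemma gives homomorphisms into $\mathcal{LRB}*\mathcal W$ that see as much of a path as possible when $T$ is a group.

**Lemma 3.** Let $T$ be a finite group and $\tau:A^+\to T$ a homomorphism. There is a homomorphism $\psi$ from $A^+$ to a semidirect product $F(T\times A)*T$ such that $\psi(w)=\psi(w')$ iff $\tau(w)=\tau(w')$ and the paths of $w,w'$, with the initial vertex $1$ replaced by the identity $1_T$ of $T$, have the same $\mathrm{red}$.

*Proof.* $T$ acts on the set $T\times A$ by $t(g,a)=(tg,a)$. It therefore acts on $F(T\times A)$ by renaming letters, which is an action by endomorphisms. Put $\psi(a)=((1_T,a),\tau(a))$. By (1), the first component of $\psi(w)$ is the value in $F(T\times A)$ of the path of $w$ with initial vertex $1_T$, that is, its $\mathrm{red}$; the second component is $\tau(w)$. $\square$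

Now we can settle the case of two factors with finite free objects.

> **Proposition C.** Let $\mathcal V,\mathcal W$ be recursively enumerable, and suppose $\overline\Omega_n\mathcal V$ and $\overline\Omega_n\mathcal W$ are finite and computable from $n$. Then $\mathcal V*\mathcal W$ has the same properties and is tame (with $\sigma=\{xy\}$ or $\kappa$).

*Proof.* By the proof of Lemma 2, $\mathcal V*\mathcal W$ consists of the homomorphic images of subsemigroups of the semigroups $S*T$. We can list all $S\in\mathcal V$, $T\in\mathcal W$, all actions, and all these images, so $\mathcal V*\mathcal W$ is recursively enumerable.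

Let $Y=(\overline\Omega_A\mathcal W)^1\times A$, a finite set. The semigroup $\overline\Omega_A\mathcal W$ acts on $\overline\Omega_Y\mathcal V$ by the endomorphisms extending $t(g,a)=(tg,a)$; the law $(t_1t_2)s=t_1(t_2s)$ holds because it holds on generators. Let $F$ be the subsemigroup of $\overline\Omega_Y\mathcal V*\overline\Omega_A\mathcal W$ generated by the elements $((1,a),a)$, $a\in A$. It is finite, computable, and in $\mathcal V*\mathcal W$.

Let $\psi:A^+\to M\in\mathcal V*\mathcal W$, and take $S,T,\tau,\eta$ from Lemma 2. Suppose words $w,w'$ have the same value in $F$. Then they agree in $\overline\Omega_A\mathcal W$, so $\tau(w)=\tau(w')$. By (1), and since $t(1,a)=(t,a)$, their paths over $\overline\Omega_A\mathcal W$ have the same value in $\overline\Omega_Y\mathcal V$. Let $\bar\tau:\overline\Omega_A\mathcal W\to T$ be induced by $\tau$, with $\bar\tau(1)=1$. The homomorphism $\overline\Omega_Y\mathcal V\to S$ given by $(g,a)\mapsto\bar\tau(g)s_a$ sends the values of these two paths to $\eta(\mathrm{path}_\tau(w))$ and $\eta(\mathrm{path}_\tau(w'))$. So these are equal, and $\psi(w)=\psi(w')$ by Lemma 2. Every $\psi$ thus factors through $F$,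 that is, $F=\overline\Omega_A(\mathcal V*\mathcal W)$. Tameness follows from Lemma 1. $\square$

*By hand.* Take $\mathcal V=\mathcal W=\mathcal{LRB}$ and $A=\{a\}$. Then $\overline\Omega_A\mathcal W=\{a\}$ and $Y=\{(1,a),(a,a)\}$. The generator of $F$ is $b=((1,a),a)$; further $b^2=((1,a)(a,a),a)$, and $b^3=b^2$, since the additional letter is again $(a,a)$. So $F=\{b,b^2\}$.

**Where this argument stops.** The proof uses finiteness of $\overline\Omega_A\mathcal W$ to have a finite set $Y$ of pairs (vertex, letter), and hence one finite $F$ that answers all questions over $A$. For $\mathcal W=\mathcal{A}b$ the vertex set $\hat{\mathbb Z}^A$ is infinite, and there is no largest finite $T$. One can still search for a $T$ that separates two languages. What is missing is a way to recognize that *no* $T$ does. Tameness of $\mathcal{A}b$ concerns the finitely many equations of a graph fixed in advance, whereas equality of two $\mathrm{red}$'s compares first occurrences at all vertices of $T$, and $|T|$ is unbounded. This suggests how to look for a counterexample: find languages for which matching two words over $T$ requires a number of steps that grows with $T$.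

## 3. The $\kappa$-tameness of $\mathcal{A}b$

**Proposition 4.** $\mathcal{A}b$ is $\kappa$-tame, with word problem decidable uniformly in $A$.

*Proof.* (i) and (ii) are clear. Write $\pi=p_{\mathcal{A}b}$ and use additive notation in $\hat{\mathbb Z}^A$. For (iii), a $\kappa$-term has its value in $\mathbb Z^A\subseteq\hat{\mathbb Z}^A$, computed by $a\mapsto e_a$, products to sums, and $u^{\omega-1}\mapsto-u$. So equality is decidable.

The rest is (iv). For a word $w$ let $|w|\in\mathbb N^A$ be its commutative image. Call a language $w_0u_1^*w_1\cdots u_r^*w_r$ with $w_i,u_i\in A^*$, $r\ge0$, a *line*.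

**Claim 1.** Every regular $K\subseteq A^*$ contains a finite union of lines with the same commutative image as $K$.

This replaces a regular language by pieces on which the commutative image is given by free integer parameters. We induct on rational expressions. Finite sets and unions are clear. Products are clear because a product of two lines is a line. For $K^*$, let lines $B_1,\dots,B_k\subseteq K$ have union with the same image as $K$, let $B_j=w_{j0}u_{j1}^*w_{j1}\cdots u_{jr_j}^*w_{jr_j}$, and put $z_j=w_{j0}w_{j1}\cdots w_{jr_j}\in B_j$. For $J\subseteq\{1,\dots,k\}$ the line $C_J=\prod_{j\in J}B_jz_j^*$, where $C_\emptyset$ contains just the empty word, lies in $K^*$. An element of $|K^*|$ is a sum of elements of the sets $|B_j|$. Let $J$ be the set of indices used. For $j\in J$, the sum of the $n_j\ge1$ elements taken from $|B_j|$ has the form $n_j|z_j|+\sum_ik_i|u_{ji}|$, and this is in $|B_jz_j^*|$: take one word of $B_j$ and $n_j-1$ copies of $z_j$. Hence $|K^*|=\bigcup_J|C_J|$.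

**Claim 2.** An integer linear system $Mz=b$ solvable over $\hat{\mathbb Z}$ is solvable over $\mathbb Z$.

By Smith normal form, after invertible integer changes of unknowns and equations, $M$ is diagonal. The equations are then $dz_i=b_i$, where $d$ may be $0$, or $0=b_i$. It remains to see that $d\hat{\mathbb Z}\cap\mathbb Z=d\mathbb Z$: for $d=0$ this is clear, and for $d\ne0$, if $b=d\alpha$ with $b\in\mathbb Z$, then reducing mod $d$ gives $d\mid b$.

**Step 1: commutation as linear equations.** Let $\gamma$ be an $\mathcal{A}b$-commuting labeling of $\Gamma$ and $\varphi:\overline\Omega_A\mathcal S\to T$. For every edge $e$ the element $p(\gamma(\partial_0e))p(\gamma(e))$ (with $p=p_{\mathcal{A}b}$) is not the adjoined $1$, so $\gamma(\partial_1e)\ne1$. Putting $\pi(1):=0$, commutation gives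
$$\pi\gamma(\partial_0e)+\pi\gamma(e)=\pi\gamma(\partial_1e)\quad\text{in }\hat{\mathbb Z}^A\text{ for all edges }e.\tag{2}$$
Conversely, a labeling with the same set of vertices labeled $1$ that satisfies these equations commutes.

**Step 2: parametrize each label.** Let $x$ be a vertex or edge with $\gamma(x)\ne1$, let $t=\varphi(\gamma(x))$ and $K=\varphi^{-1}(t)\cap A^+$, a regular language. Since $\varphi^{-1}(t)$ is open and $A^+$ is dense, $\gamma(x)$ is in the closure of $K$, so $\pi\gamma(x)$ is in the closure of $|K|$. By Claim 1, $|K|$ is the union of the images of finitely many lines contained in $K$. The image of a line is a set $c+\sum_i\mathbb Nd_i$, contained in the compact set $c+\sum_i\hat{\mathbb Z}d_i$. So $\pi\gamma(x)$ lies in one of these finitely many compact sets: there are a line $w_0u_1^*w_1\cdots u_r^*w_r\subseteq K$ (empty $u_i$ omitted) and $\alpha_i\in\hat{\mathbb Z}$ with $\pi\gamma(x)=|w_0\cdots w_r|+\sum_i\alpha_i|u_i|$.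

**Step 3: pass to integers.** Substituting in (2) gives an integer linear system in all the $\alpha$'s, solvable over $\hat{\mathbb Z}$. By Claim 2 it has an integer solution; let the $n_i$ (depending on $x$) be its values. Put
$$\gamma'(x)=w_0u_1^{\omega+n_1}w_1\cdots u_r^{\omega+n_r}w_r,$$
where $u^{\omega+n}=u^{\omega-1}u^{n+1}$ for $n\ge0$ and $u^{\omega+n}=(u^{\omega-1})^{-n}$ for $n<0$; keep labels equal to $1$. These are $\kappa$-terms, nonempty because $w_0\cdots w_r\in K\subseteq A^+$. In both cases $\pi(u^{\omega+n})=n|u|$. So (2) holds for $\gamma'$, and $\gamma'$ commutes by Step 1.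

**Step 4: the values in $T$.** Let $N\ge1$ satisfy $s^N=s^\omega$ for all $s\in T$. For large $q$, $s^{Nq-1}$ lies in the subgroup with identity $s^\omega$ (it has the form $s^\omega s^k$), and $s^{Nq-1}\cdot s^\omega s=s^{N(q+1)}=s^\omega$. So $s^{\omega-1}=s^{Nq-1}$ for all large $q$. It follows that $s^{\omega+n}=s^{Nq+n}$ for all large $q$, for every integer $n$; for $n<0$ use $(s^{Nq-1})^{-n}=s^{Nq(-n)+n}$ and the fact that $s^{Nq'+n}$ is the same for all large $q'$. Hence $\varphi(\gamma'(x))$ is the $\varphi$-value of a word $w_0u_1^{k_1}w_1\cdots u_r^{k_r}w_r$ with $k_i\ge0$. This word lies on the line, hence in $K$, so $\varphi(\gamma'(x))=t$. Thus $\mathcal{A}b$ is $\kappa$-reducible. $\square$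

## 4. Tameness makes separation decidable

To show that a pseudovariety is not tame we need an algorithmic consequence of tameness that can be refuted.

**Lemma 5.** Let $\mathcal U$ be tame and $A$ a fixed finite alphabet. It is decidable whether two given regular languages $L,L'\subseteq A^+$ are $\mathcal U$-separable.

*Proof.* Compute a finite semigroup $T$, a homomorphism $\varphi:A^+\to T$ (extended continuously to $\overline\Omega_A\mathcal S$) and $I,I'\subseteq T$ with $L=\varphi^{-1}(I)\cap A^+$ and $L'=\varphi^{-1}(I')\cap A^+$. Call $(s,s')\in T^2$ *pointlike* if there are $u,v\in\overline\Omega_A\mathcal S$ with $\varphi(u)=s$, $\varphi(v)=s'$ and $p_{\mathcal U}(u)=p_{\mathcal U}(v)$. (In the example with $\{a\}$ and $b^+a$ and $\mathcal U=\mathcal{A}b$, the pair $(\varphi(a),\varphi(b^\omega a))$ is pointlike.)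

**Step 1: pointlike means not separable.** *$(s,s')$ is pointlike iff $\varphi^{-1}(s)\cap A^+$ and $\varphi^{-1}(s')\cap A^+$ are not $\mathcal U$-separable.* Let $(s,s')$ be pointlike via $u,v$, and let $\psi:A^+\to M\in\mathcal U$. Since $\hat\psi$ factors through $p_{\mathcal U}$, $\hat\psi(u)=\hat\psi(v)$. By density there are words $w,w'$ with the same images as $u,v$, respectively, under $\varphi\times\hat\psi$. Then $\varphi(w)=s$, $\varphi(w')=s'$ and $\psi(w)=\psi(w')$, so $\psi$ does not separate. Conversely, suppose no $\psi$ separates. For each $\psi$ the set $\{(u,v):\varphi(u)=s,\ \varphi(v)=s',\ \hat\psi(u)=\hat\psi(v)\}$ is closed, and nonempty since it contains a pair of words. The set for the product homomorphism $\psi_1\times\psi_2$ is contained in those for $\psi_1$ and $\psi_2$, so any finitely many of these sets have a common point. By compactness some $(u,v)$ lies in all of them. Then $p_{\mathcal U}(u)=p_{\mathcal U}(v)$, because $\overline\Omega_A\mathcal U$ is residually in $\mathcal U$.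

**Step 2: reduction to pairs.** *$L,L'$ are not $\mathcal U$-separable iff some $(s,s')\in I\times I'$ is pointlike.* If none is, take for each pair a separating homomorphism; the product of these finitely many homomorphisms separates $L$ from $L'$ (if there are no pairs, $L$ or $L'$ is empty and any homomorphism works). Conversely, if $(s,s')\in I\times I'$ is pointlike, then by Step 1 even subsets of $L$ and $L'$ are not separable.

**Step 3: deciding pointlikeness.** We run two searches in parallel. Non-pointlike pairs are enumerated by listing $M\in\mathcal U$ and maps $\psi:A\to M$, and testing whether $\psi$ separates the two languages in Step 1; the test is a computation in the subsemigroup of $T\times M$ generated by the pairs $(\varphi(a),\psi(a))$. For pointlike pairs, use the one-edge graph $\Gamma_1$. If $u,v$ are as in the definition, then $\gamma(v_0)=1$, $\gamma(e)=u$, $\gamma(v_1)=v$ is $\mathcal U$-commuting. By $\sigma$-reducibility there is a $\mathcal U$-commuting $\gamma'$ with $\sigma$-values and $\varphi\circ\gamma'=\varphi\circ\gamma$. The identity of $T^1$ is newly adjoined, so $\varphi(\gamma'(v_0))=1$ forces $\gamma'(v_0)=1$, and $\varphi(\gamma'(v_1))=s'\neq1$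 forces $\gamma'(v_1)\ne1$. So $(s,s')$ is pointlike iff there are $\sigma$-terms $u',v'$ over $A$ with $\varphi(u')=s$, $\varphi(v')=s'$ and equal values in $\overline\Omega_A\mathcal U$. Such terms can be searched for: $\varphi(u')$ and $\varphi(v')$ are computable by (i), and equality is decidable by (iii) for this alphabet $A$. $\square$

So for Theorem A it suffices to show that separation by $\mathcal{LRB}*\mathcal{A}b$ over one fixed alphabet is undecidable.

## 5. Write blocks and test blocks

The idea is to use the two constituents of a path for two purposes. The position in $T$ serves as an address, and $\mathrm{red}$, which remembers only the order of first occurrences, serves as a memory that is never erased.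

Let $\Phi$ be a finite set whose elements are called *facts*, let $B$ be a finite alphabet, and let $A=B\sqcup\{x_f,y_f:f\in\Phi\}$. Put
$$\mathbf W(f)=x_f^+y_f^+\ \text{(“write }f\text{”)},\qquad \mathbf T(f)=y_f^+\ \text{(“test }f\text{”)},\qquad C'=\Bigl(B\cup\bigcup_{f\in\Phi}\mathbf W(f)\Bigr)^*.$$
A *script* is a nonempty word with a fixed factorization into letters of $B$, *write blocks* (words of some $\mathbf W(f)$) and *test blocks* (words of some $\mathbf T(f)$). Words of $C'$ have factorizations without tests. A block is *read at $g$* if its first letter is. Two lemmas explain the names: a test that is not preceded by a write at the same vertex can be detected, and a test that is preceded by one can be erased.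

**Lemma 6.** Let $T$ be a finite abelian group, $\tau:A^+\to T$ a homomorphism with $\tau(x_f)=\tau(y_f)=0$ for all $f$, and $\psi$ as in Lemma 3. If $w$ is a script, $w'\in C'$ is nonempty and $\psi(w)=\psi(w')$, then:
$$\text{whenever a block }\mathbf T(f)\text{ of }w\text{ is read at }g,\text{ an earlier block }\mathbf W(f)\text{ of }w\text{ is read at }g.\tag{3}$$

*Proof.* Paths are taken with the initial vertex replaced by $0\in T$. Fact letters do not change the vertex, so all letters of a block are read at the same vertex. In $w'$, each occurrence of $y_f$ read at $g$ lies in a block $x_f^+y_f^+$ read at $g$. So the first occurrence of $(g,y_f)$ in the path of $w'$, if there is one, is preceded by an occurrence of $(g,x_f)$. By Lemma 3 the paths of $w$ and $w'$ have the same $\mathrm{red}$, i.e. the same letters with the same order of first occurrences. Hence the same statement holds for $w$. Now let a test block for $f$ in $w$ be read at $g$. The first occurrence of $(g,y_f)$ is at or before its first letter, and it is preceded by a letter $x_f$ read at $g$. In $w$ the letter $x_f$ occurs only in write blocks, so this $x_f$ lies in a block $\mathbf W(f)$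 read at $g$, before the test block. $\square$

**Lemma 7.** Let $\psi:A^+\to M\in\mathcal{LRB}*\mathcal{A}b$, take $S,T,\tau,\eta$ from Lemma 2 (so $T$ is a finite abelian group), let $N\ge1$ be a multiple of the exponent of $T$, and put $X_f=x_f^N$, $Y_f=y_f^N$. Let $w$ be a script whose first factor is a letter of $B$, whose write blocks are words $X_fY_f$, whose test blocks are words $Y_f$, and such that
$$\text{each test block }Y_f\text{ of }w\text{ read at }g\text{ is preceded in }w\text{ by a write block }X_fY_f\text{ read at }g.\tag{4}$$
Let $w'$ be $w$ with all test blocks deleted. Then $\psi(w)=\psi(w')$.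

*Proof.* Since the first letter is in $B$, every block is read at a vertex of the group $T$ (not at the adjoined $1$). Since $N\tau(x_f)=N\tau(y_f)=0$, reading $X_f$ or $Y_f$ at $g\in T$ leads back to $g$: these words are loops. So $\tau(w')=\tau(w)$, and $\mathrm{path}_\tau(w')$ is $\mathrm{path}_\tau(w)$ with the letters of the test blocks deleted. A deleted letter has the form $(g+i\tau(y_f),y_f)$, $0\le i<N$, where its test block is read at $g$. By (4) the same letter occurs earlier in $\mathrm{path}_\tau(w)$, in the part $Y_f$ of a write block $X_fY_f$ read at $g$; this part is also read at $g$ because $X_f$ is a loop, and it is not deleted. Thus no first occurrence is deleted, and both paths have the same $\mathrm{red}$. Since $S\in\mathcal{LRB}$, they have equal values under $\eta$. By Lemma 2, $\psi(w)=\psi(w')$. $\square$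

*Example.* Take one fact, with letters $x,y$, and $B=\{a\}$. Let $L'=aC'$.

The languages $L_1=ax^+y^+ay^+$ and $L'$ are $(\mathcal{LRB}*\mathcal{A}b)$-separable. Take $T=\mathbb Z/2$, $\tau(a)=1$, $\tau(x)=\tau(y)=0$. In a word of $L_1$ the write is read at $1$ and the test at $0$. So (3) fails, and by Lemma 6 no word of $L_1$ has the same image as a word of $L'$.

The languages $L_2=ax^+y^+a^+y^+$ and $L'$ are not separable. Given $\psi$, take $N$ as in Lemma 7 and $w=a\,x^Ny^N\,a^N\,y^N$. The write and the test are read at the same vertex $\tau(a)$, so (4) holds, and $\psi(w)=\psi(w')$ with $w'=a\,x^Ny^N\,a^N\in L'$.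

The second example shows an essential feature: in every finite $T$ the walk can return to an earlier vertex, at a time that depends on $T$.

## 6. Two-counter machines as rules for writing facts

By Minsky (*Computation: Finite and Infinite Machines*, 1967, Ch. 14), for each recursively enumerable set $E\subseteq\mathbb N$ there is a deterministic two-counter machine which, started with counters $(2^k,0)$, halts iff $k\in E$. Choosing $E$ non-recursive, we get a fixed machine $\mathcal M$ with state set $Q$, start state $q_0$ and halting state $q_h$ such that
$$\mathrm{Halt}=\{n:\mathcal M\text{ started in }(q_0;n,0)\text{ halts}\}$$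
is not recursive. In particular $q_0\neq q_h$. Each $q\in Q\setminus\{q_h\}$ has one instruction, of one of the types

* $\mathrm I(i,q')$: add $1$ to counter $i$, go to $q'$;
* $\mathrm D(i,q',q'')$: if counter $i$ is $0$, go to $q'$; otherwise subtract $1$ from it and go to $q''$.

$\mathcal M$ halts exactly on reaching $q_h$. Write $(q_s;x(s))$, $x(s)=(x_1(s),x_2(s))$, for the configuration after $s$ steps from $(q_0;n,0)$; then $0\le x_i(s)\le n+s$.

**Vertices as space-time points.** We take three moving letters, $B=\{a_0,a_1,a_2\}$: $a_1,a_2$ increase the counters and $a_0$ increases the time. A configuration $(q;x_1,x_2)$ at time $s$ is recorded by writing the fact $q$ at the vertex $x_1\tau(a_1)+x_2\tau(a_2)+s\tau(a_0)$ counted from a starting vertex. The facts are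
$$\Phi=Q\sqcup\{r_q:q\text{ of type }\mathrm D\}\sqcup\{P_1,P_2,Z_0,Z_1,Z_2,G\},$$
and $A=B\sqcup\{x_f,y_f:f\in\Phi\}$. This alphabet does not depend on $n$. The intended meanings are: $Z_0$ "the time is $0$", $Z_i$ "counter $i$ is $0$" and $P_i$ "counter $i$ is positive" $(i=1,2)$; $r_q$ is an auxiliary fact for decrements; $G$ is the goal.

**Rules.** A rule tests facts and writes new ones. Let $R$ be the union of the following languages.

* (R1) $\mathbf T(q)\,a_0a_i\,\mathbf W(P_i)\mathbf W(q')$ for $q$ of type $\mathrm I(i,q')$.
* For $q$ of type $\mathrm D(i,q',q'')$: (R2) $\mathbf T(q)\mathbf T(Z_i)\,a_0\,\mathbf W(q')$; (R3) $\mathbf T(q)\mathbf T(P_i)\,a_0\,\mathbf W(r_q)$; (R4) $\mathbf W(q'')\,a_i\,\mathbf T(r_q)$.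
* (R5) $\mathbf T(q)\,a_0\,\mathbf T(Z_0)\mathbf W(G)$ for $q\in Q\setminus\{q_h\}$.
* (R6) $\mathbf T(Z_k)\,a_j\,\mathbf W(Z_k)$ for $k,j\in\{0,1,2\}$, $j\ne k$.
* (R7) $\mathbf T(P_i)\,a_j\,\mathbf W(P_i)$ for $i\in\{1,2\}$, $j\in\{0,1,2\}$, $j\ne i$.

R1 and R2 are direct transcriptions. A decrement needs a move by $-\tau(a_i)$, but only forward moves are available, and the number of forward moves that amounts to one backward move depends on $T$. R3 and R4 avoid this: R3 writes $r_q$ one time unit later, and R4 writes $q''$ *first*, then moves forward by $a_i$ and tests there that $r_q$ was written. R6 and R7 carry the facts $Z_k$ and $P_i$ along the directions in which their meaning does not change.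

**The obvious goal rule fails.** It is natural to let $G$ signal halting, i.e. to use $\mathbf T(q_h)\mathbf W(G)$ instead of R5. If $\mathcal M$ halts on $n$, its run can be imitated in every finite abelian $T$ (the details are in Section 8), so $G$ can be written everywhere. For this to encode halting, a non-halting run should *not* lead to $G$ in some $T$. But counters are only seen modulo the exponent of $T$. Consider the machine with $q_0:\mathrm I(1,q_1)$, $q_1:\mathrm D(1,q_h,q_2)$, $q_2:\mathrm I(1,q_0)$. One round $q_0\to q_1\to q_2\to q_0$ changes counter $1$ as $v,\ v+1,\ v,\ v+1$. So it never halts, and state $q_1$ is visited with all values $n+1,n+2,\dots$ of counter $1$. In a finite abelian group $T$ whose exponent divides $N$, there is a time $s$ with $q_s=q_1$ and $x_1(s)$ a multiple of $N$. The vertex of this configuration is also the vertex with $x_1=x_2=0$ and time $s$, and $Z_1$ can be carried there from the starting vertex by R6. Then R2 applies with both tests answered and writes $q_h$. So $G$ can be written in every $T$, although the machine never halts. The false zero test cannot be excluded by enlarging $T$, because the counter is unbounded.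

**The clock.** The remedy is to reverse the roles. A *halting* run is bounded, so a large enough cyclic group represents it without any error. A *non-halting* run outlasts every finite $T$, so the time coordinate must wrap around in $T$; R5 makes exactly this event visible. It says: the machine has not halted at this time, and yet the next time is $0$. So $G$ now signals that the run is longer than $T$ can count.

Finally put
$$C_n=\mathbf W(Z_0)\mathbf W(Z_1)\mathbf W(Z_2)\,(a_1\mathbf W(P_1))^n\,\mathbf W(q_0)\,(B\cup R)^*\,\mathbf T(G),\qquad L_n=a_0C_n,\qquad L'=a_0C',$$
with $C'$ as in Section 5. These are regular languages over $A$, effectively computable from $n$. The first letter $a_0$ only serves to leave the adjoined vertex $1$.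

> **Proposition 8.** $L_n$ and $L'$ are $(\mathcal{LRB}*\mathcal{A}b)$-separable iff $n\in\mathrm{Halt}$.

*A tiny instance.* Suppose the machine had the single instruction $q_0:\mathrm I(1,q_h)$, and $n=0$. Use $T=(\mathbb Z/m)^3$ with one coordinate per letter of $B$. For $m=1$ all vertices coincide, and in $a_0\mathbf W(Z_0)\mathbf W(Z_1)\mathbf W(Z_2)\mathbf W(q_0)\cdot\mathbf T(q_0)a_0\mathbf T(Z_0)\mathbf W(G)\cdot\mathbf T(G)$ all tests are answered. For $m=2$ this word fails: its test of $Z_0$ is read at time $1\ne0$, where no $Z_0$ was written. The next section shows that for $m>n+h$, where $h$ is the number of steps, no word of $L_n$ has all its tests answered.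

## 7. Halting runs: a large cyclic group separates

Let $\mathcal M$ halt on $n$ after $h$ steps. We prove that $L_n$ and $L'$ are separable.

**Step 1: the homomorphism.** Choose $m>n+h$ and let $T=(\mathbb Z/m)^3$, with coordinates written $(x_1,x_2;t)$ and basis $e_1,e_2,e_0$. Let $\tau(a_j)=e_j$ and $\tau(x_f)=\tau(y_f)=0$, and let $\psi$ be as in Lemma 3; its target is in $\mathcal{LRB}*\mathcal{A}b$. Suppose $\psi(w)=\psi(w')$ with $w\in L_n$, $w'\in L'$. Fix a factorization of $w$ as in the definition of $L_n$; it makes $w$ a script. Since $L'\subseteq C'$, Lemma 6 gives (3).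

**Step 2: the invariant.** The purpose is a set of facts that contains everything ever written but no $G$. Let $o=e_0$, the vertex after the initial $a_0$. Write $f@(x_1,x_2;t)$ for "fact $f$ at vertex $o+x_1e_1+x_2e_2+te_0$". A star stands for any element of $\mathbb Z/m$. Let $D$ consist of

* $q_s@(x(s);s)$ for $0\le s\le h$;
* $r_{q_s}@(x(s);s+1)$ for those $s<h$ for which step $s$ (from time $s$ to $s+1$) decrements a positive counter;
* $Z_0@(*,*;0)$, $Z_1@(0,*;*)$, $Z_2@(*,0;*)$;
* $P_1@(v,*;*)$ and $P_2@(*,v;*)$ for $1\le v\le n+h$.

**Claim.** Every fact written in $w$ (a block $\mathbf W(f)$ read at $g$) belongs to $D$.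

**Step 3: initial writes.** These are $Z_0,Z_1,Z_2$ at $(0,0;0)$, $P_1$ at $(v,0;0)$ for $1\le v\le n$, and $q_0$ at $(n,0;0)=(x(0);0)$. All are in $D$.

**Step 4: tested facts are in $D$.** All other writes occur in rule applications; we go through these in order, assuming that everything written before the present application is in $D$. By (3), each fact tested in the application was written earlier than the test. In R1–R3 and R5–R7 the tests precede the writes, so it was written before the application. In R4 the tested fact $r_q$ was not written within the application, which only writes $q''\in Q$; so again it was written before the application. Hence all tested facts are in $D$.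

**Step 5: written facts are in $D$.** Let $g$ be the vertex, in the coordinates counted from $o$, at which the application starts. We repeatedly use: if $q@g\in D$ with $q\in Q\setminus\{q_h\}$, then $q=q_s$ and $g=(x(s);s)$ for some $s\le h$, and $s<h$ because the state at time $h$ is $q_h$.

* R1: $q=q_s$, $g=(x(s);s)$, $s<h$. The writes are at $g+e_0+e_i$. The $i$-th coordinate there is $x_i(s)+1\in[1,n+h]$, since $x_i(s)\le n+s\le n+h-1$; so the written $P_i$ is in $D$. The other write is $q'=q_{s+1}$ at $(x(s+1);s+1)$, which is in $D$.
* R2: $q=q_s$, $g=(x(s);s)$, $s<h$, and $Z_i@g\in D$ gives $x_i(s)\equiv0\pmod m$. As $0\le x_i(s)\le n+h<m$, indeed $x_i(s)=0$. So step $s$ goes to $q'=q_{s+1}$ without changing the counters, and the write is $q_{s+1}@(x(s+1);s+1)\in D$.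
* R3: $q=q_s$, $g=(x(s);s)$, $s<h$, and $P_i@g\in D$ says that $x_i(s)$ is congruent to some $v$ with $1\le v\le n+h<m$. So $x_i(s)\not\equiv0$ and $x_i(s)>0$. Step $s$ decrements a positive counter, and the write $r_{q_s}@(x(s);s+1)$ is in $D$.
* R4: the write is $q''$ at $g$, and $r_q@(g+e_i)\in D$. So $q=q_s$ for some $s<h$ such that step $s$ is a positive decrement, necessarily of counter $i$, and $g+e_i=(x(s);s+1)$. Then $g=(x(s+1);s+1)$ and $q''=q_{s+1}$, so the write is in $D$.
* R5: $q=q_s$, $g=(x(s);s)$, $s<h$, and $Z_0$ is tested at $(x(s);s+1)$. Being in $D$ means $s+1\equiv0\pmod m$, impossible since $1\le s+1\le h<m$. So R5 is never applied.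
* R6, R7: the facts $Z_k$, respectively $P_i$, in $D$ are invariant under shifts in the directions $e_j$, $j\neq k$, respectively $j\ne i$.

**Step 6: contradiction.** The word $w$ ends with $\mathbf T(G)$, so by (3) some $G@g$ was written in $w$. But $D$ contains no fact of type $G$. Hence $\psi(L_n)\cap\psi(L')=\emptyset$. $\square$

## 8. Non-halting runs: the clock wraps around in every finite abelian group

Let $\mathcal M$ not halt on $n$. We prove that $L_n$ and $L'$ are not separable. Let $M\in\mathcal{LRB}*\mathcal{A}b$ and $\psi:A^+\to M$ be arbitrary. Take $S,T,\tau,\eta$ from Lemma 2 and $N$, $X_f$, $Y_f$ as in Lemma 7. We build a word $w\in L_n$, using $X_fY_f$ for each $\mathbf W(f)$ and $Y_f$ for each $\mathbf T(f)$, that satisfies (4).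

**Step 1: free movement.** Start with $a_0$, reaching $o=\tau(a_0)\in T$, and then the initial part of $C_n$. Put
$$g(x_1,x_2;t)=o+x_1\tau(a_1)+x_2\tau(a_2)+t\tau(a_0).$$
All blocks are loops, so all vertices at which blocks begin or end lie in $o+\langle\tau(B)\rangle$. Since $T$ is finite, the nonnegative combinations of $\tau(a_0),\tau(a_1),\tau(a_2)$ form a subgroup, so words over $B$ lead from any vertex of $o+\langle\tau(B)\rangle$ to any other. Such words are allowed in $(B\cup R)^*$. Therefore any rule may be applied at any such vertex once the facts it tests have been written at the appropriate vertices. The initial part writes $Z_0,Z_1,Z_2$ at $o$, $P_1$ at $g(v,0;0)$ for $1\le v\le n$, and $q_0$ at $g(x(0);0)$.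

**Step 2: imitating the run up to time $N-1$.** We write successively, for $s=0,1,\dots,N-1$, the fact $q_s$ at $g(x(s);s)$. For $s=0$ this is done. Given $q_s$ at $g(x(s);s)$ with $s<N-1$, note that $q_s\ne q_h$.

* *Type $\mathrm I(i,q')$.* Use R1 at $g(x(s);s)$. It writes $q_{s+1}$, and also $P_i$, at $g(x(s+1);s+1)$.
* *Type $\mathrm D(i,q',q'')$, $x_i(s)=0$.* Start from $Z_i$ at $o$ and apply R6 repeatedly in the directions $a_j$, $j\ne i$, to write $Z_i$ at $g(x(s);s)$; this is possible because $x_i(s)=0$. Then use R2 to write $q_{s+1}=q'$ at $g(x(s+1);s+1)=g(x(s);s+1)$.
* *Type $\mathrm D(i,q',q'')$, $x_i(s)=v>0$.* First, $P_i$ has been written at a vertex $g(y;t')$ with $y_i=v$. If $v\le x_i(0)$, then $i=1$ and $v\le n$, and the initial part wrote it. Otherwise some earlier step raised counter $i$ from $v-1$ to $v$, and R1 wrote it. The vertices $g(y;t')$ and $g(x(s);s)$ differ by a combination of the $\tau(a_j)$, $j\ne i$; in a finite group nonnegative multiples suffice, so R7 can be used to write $P_i$ at $g(x(s);s)$. Apply R3 there: it writes $r_{q_s}$ at $g(x(s);s+1)$. Then move to $g(x(s+1);s+1)$ and apply R4: it writes $q''=q_{s+1}$ there, moves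 by $a_i$, and tests $r_{q_s}$ at $g(x(s);s+1)$, where it has been written.

**Step 3: reaching $G$.** Now $q_{N-1}$ has been written at $g(x(N-1);N-1)$, and $q_{N-1}\ne q_h$ because $\mathcal M$ does not halt. Use R6 in the directions $a_1,a_2$ to write $Z_0$ at $g(x(N-1);0)$. Since $N\tau(a_0)=0$, this vertex equals $g(x(N-1);N)$. Move to $g(x(N-1);N-1)$ and apply R5: it tests $q_{N-1}$, moves by $a_0$, tests $Z_0$ at $g(x(N-1);N)$ and writes $G$ there. Append $Y_G$ as the final $\mathbf T(G)$. This gives $w\in L_n$ satisfying (4).

**Step 4: erasing the tests.** Let $w'$ be $w$ with all test blocks deleted. It is $a_0$ followed by letters of $B$ and blocks $X_fY_f$, so $w'\in L'$. By Lemma 7, $\psi(w)=\psi(w')$. As $M$ and $\psi$ were arbitrary, $L_n$ and $L'$ are not $(\mathcal{LRB}*\mathcal{A}b)$-separable. This proves Proposition 8. $\square$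

**Proof of Theorem A.** $\mathcal{LRB}$ and $\mathcal{A}b$ are $\kappa$-tame with uniformly decidable word problems by Lemma 1 and Proposition 4. An algorithm deciding $(\mathcal{LRB}*\mathcal{A}b)$-separability of regular languages over the fixed alphabet $A$ would, by Proposition 8, decide $\mathrm{Halt}$; so there is none. If $\mathcal{LRB}*\mathcal{A}b$ were $\sigma$-tame for some $\sigma$, Lemma 5 would provide such an algorithm. $\square$

**Remark.** $\mathcal{LRB}$ is generated by the $3$-element monoid $\{1,l_1,l_2\}$ of Section 1. Indeed, words with different $\mathrm{red}$ either have different contents, or some pair of letters $x,y$ occurring in both has different first-occurrence order. In the first case let $x$ be a letter occurring in only one of the words; the map $x\mapsto l_1$, other letters $\mapsto1$, sends one word to $l_1$ and the other to $1$. In the second case $x\mapsto l_1$, $y\mapsto l_2$, others $\mapsto1$ sends each word to the $l_i$ of whichever of $x,y$ comes first. So each $F(X)$ embeds in a power of the monoid, and every finite left regular band is a quotient of some $F(X)$. Thus tameness can fail when $\mathcal V$ is generated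 by a single $3$-element semigroup and $\mathcal W=\mathcal{A}b$. What fails is already the decidability of pointlike pairs, hence of separation. Comparing with Proposition C, finiteness of the free objects of one factor is not enough, while computable finiteness for both factors is.

## 9. Larger factors: groups in $\mathcal V$, and $\mathcal W$ inside $\mathcal{DS}$

Let $[\![x^\omega yx^\omega=x^\omega y]\!]$ be the pseudovariety of finite semigroups satisfying this equality for all $x,y$. It contains $\mathcal{LRB}$, where $x^\omega=x$, and $\mathcal G$, where $x^\omega$ is the identity. Let $\mathrm{RZ}_2$ be the $2$-element right zero semigroup ($xy=y$). Recall that $u\le_{\mathcal J}v$ in $T_0$ means $u\in T_0^1vT_0^1$, and that a $\mathcal J$-class is regular iff it contains an idempotent. Let $\mathcal{DS}$ be the pseudovariety of finite semigroups whose regular $\mathcal J$-classes are subsemigroups. For example, finite commutative semigroups are in $\mathcal{DS}$, since their regular $\mathcal J$-classes are groups.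

> **Theorem B.** Let $\mathcal{LRB}\subseteq\mathcal V\subseteq[\![x^\omega yx^\omega=x^\omega y]\!]$. Let $\mathcal W\subseteq\mathcal{DS}$ satisfy $\mathrm{RZ}_2\notin\mathcal W$ and $\mathcal W\cap\mathcal G\subseteq\mathcal{A}b$, and let $\mathcal W$ contain all finite abelian $p$-groups for some prime $p$. Then separation of regular languages by $\mathcal V*\mathcal W$ is undecidable over a fixed finite alphabet. In particular $\mathcal V*\mathcal W$ is not tame.

For example, $\mathcal V$ may contain all finite groups, since $[\![x^\omega yx^\omega=x^\omega y]\!]\supseteq\mathcal{LRB}\vee\mathcal G$. And $\mathcal W$ may be any pseudovariety between the abelian $p$-groups and all finite commutative semigroups.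

There are two new difficulties in the non-halting case. $T$ need not be a group; we cure this by a prefix that leads into the minimal ideal of the image of $\tau$, which will act like an abelian group. And repeated *letters* of a path cannot be dropped any more; but repeated idempotent *factors* can. The prefix must contain all fact letters, so in the halting case it must be kept apart from the rest; an extra letter $c$ does this.

*Proof.* Let $A^\sharp=A\sqcup\{c\}$, let $z=\bigl(\prod_{f\in\Phi}x_fy_f\bigr)a_0a_1a_2c^p$ (with any fixed order of the factors), and
$$L_n^\sharp=z^+c\,C_n,\qquad L'^\sharp=z^+c\,C'.$$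
We show that these are $(\mathcal V*\mathcal W)$-separable iff $n\in\mathrm{Halt}$. Then separation over $A^\sharp$ is undecidable, and Lemma 5 shows that $\mathcal V*\mathcal W$ is not tame.

**Step 1: the halting case.** Let $\mathcal M$ halt on $n$ after $h$ steps. Let $m>n+h$ be a power of $p$ and $T=(\mathbb Z/m)^3\times\mathbb Z/p\in\mathcal W$; call the last coordinate the *level*. Let $\tau$ be as in Section 7 on $A$ (with level $0$), and let $\tau(c)$ be the generator $1$ of $\mathbb Z/p$. Let $\psi$ be as in Lemma 3; its target is in $\mathcal{LRB}*\mathcal W\subseteq\mathcal V*\mathcal W$. In a word of $L_n^\sharp\cup L'^\sharp$, the fact letters of the prefix in $z^+$ are read at level $0$, because each complete factor $c^p$ changes the level by $p\equiv0$. After the prefix $z^kc$ the level is $1$ for the rest of the word. So for $g$ of level $1$, path letters $(g,x_f),(g,y_f)$ come only from the part in $C_n$, respectively $C'$.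

Suppose $\psi(w)=\psi(w')$ with $w\in L_n^\sharp$, $w'\in L'^\sharp$. For $g$ of level $1$, the first occurrence of $(g,y_f)$ in the path of $w'$, if any, lies in a write block of the part in $C'$, so it is preceded by $(g,x_f)$. By equality of $\mathrm{red}$ the same holds for $w$, where each $x_f$ read at level $1$ lies in a write block of the part in $C_n$. All blocks of that part are read at level $1$, so (3) holds for the blocks of the part of $w$ in $C_n$. Steps 2–6 of Section 7 now apply verbatim, with $o$ the vertex reached by $w$ after $z^kc$, and give a contradiction.

From now on let $\mathcal M$ not halt on $n$. Let $M\in\mathcal V*\mathcal W$ and $\psi:(A^\sharp)^+\to M$, take $S,T,\tau,\eta$ from Lemma 2, and let $T_0=\tau((A^\sharp)^+)\in\mathcal W$. Choose $k\geq 1$ such that $e=\tau(z)^k$ is idempotent.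

**Step 2: $e$ lies in the minimal ideal of $T_0$.** Since $z$ contains all letters, $e\le_{\mathcal J}\tau(a)$ for every letter $a$. We show that $e\le_{\mathcal J}u$ and $e\le_{\mathcal J}v$ imply $e\le_{\mathcal J}uv$; then $e\le_{\mathcal J}t$ for all $t\in T_0$, in particular for $t$ in the minimal ideal, and the step follows. Write $e=\alpha u\beta=\gamma v\delta$ with $\alpha,\beta,\gamma,\delta\in T_0^1$. The element $\beta e\alpha u$ is an idempotent $\mathcal J$-equivalent to $e$:
$$(\beta e\alpha u)^2=\beta e(\alpha u\beta)e\alpha u=\beta e\alpha u,\qquad \alpha u(\beta e\alpha u)\beta=e^3=e.$$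
Likewise for $v\delta e\gamma$: $(v\delta e\gamma)^2=v\delta e(\gamma v\delta)e\gamma=v\delta e\gamma$ and $\gamma(v\delta e\gamma)v\delta=e^3=e$. Since $T_0\in\mathcal{DS}$, the $\mathcal J$-class of $e$ is a subsemigroup, so it contains the product $\beta e\alpha\,uv\,\delta e\gamma$. Hence $e\le_{\mathcal J}uv$.

**Step 3: $H=eT_0$ is a minimal right ideal of $T_0$.** Let $\emptyset\ne I\subseteq H$ be a right ideal and $r\in I$. Then $er=r$, and $r$ is in the minimal ideal. The ideal $T_0rT_0$ is contained in the minimal ideal, so it equals the minimal ideal and contains $e$: $e=xry$ with $x,y\in T_0$. Put $a=exe$ and $b=rye=e\,rye$, elements of the finite monoid $eT_0e$ with identity $e$. Then $ab=ex(er)ye=e(xry)e=e$. Hence left multiplication by $b$ is injective on $eT_0e$, so it is surjective, and $bd=e$ for some $d$. Then $a=abd=d$, so $ba=e$. Thus $e=ba\in rT_0\subseteq I$, and $H=eT_0\subseteq I$.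

**Step 4: $H$ is an abelian group with identity $e$.** For $r\in H$, $rH=reT_0\subseteq H$ is a right ideal, so $rH=H$. If $f_1,f_2$ are idempotents of $H$, then $f_2\in f_1H$ gives $f_1f_2=f_2$, and symmetrically $f_2f_1=f_1$. If $f_1\ne f_2$, then $\{f_1,f_2\}\cong\mathrm{RZ}_2$ would be in $\mathcal W$. So $e$ is the only idempotent of $H$. For $r\in H$ we have $r^\omega\in H$, hence $r^\omega=e$; also $er=r$, and $re=rr^\omega=r^\omega r=r$. So $e$ is an identity of $H$ and each $r$ has a power equal to it: $H$ is a group. As a subsemigroup of $T_0$ it is in $\mathcal W\cap\mathcal G\subseteq\mathcal{A}b$.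

**Step 5: after $z^k$, letters act by translations of $H$.** For $t,t'\in T_0$ we have $(et)(et')=ett'$, since $e$ is the identity of $H\ni et$; so $t\mapsto et$ is a homomorphism $T_0\to H$. For $r\in H$, $rt=(re)t=r(et)$ with $et\in H$. So after reading $z^k$, which leads to the vertex $e$, all vertices lie in $H$, and a letter $a$ acts as translation by $\bar\tau(a)=e\tau(a)$.

**Step 6: blocks with idempotent value.** Let $K\ge1$ satisfy $s^K=s^\omega$ for all $s\in S$ (powers with respect to the operation of $S$). Put $N=|H|K$, $X_f=x_f^N$, $Y_f=y_f^N$. Reading $X_f$ or $Y_f$ at $g\in H$ is a loop. The path word of $Y_f$ from $g$ is the $K$-th power of the path word of $y_f^{|H|}$ from $g$, because $y_f^{|H|}$ is itself a loop at $g$. So the $\eta$-value of the path word of $Y_f$ from $g$ is an idempotent $\varepsilon_{g,f}$ of $S$ depending only on $g$ and $f$.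

**Step 7: the two words.** The construction in Steps 1–3 of Section 8 uses only that $T$ is a finite abelian group and that $N$ is a multiple of its exponent. Carry it out after the prefix $z^kc$, with $H,\bar\tau$ in place of $T,\tau$ and $o=e\tau(c)$. It gives $w\in z^kc\,C_n\subseteq L_n^\sharp$ such that each test block $Y_f$ of the part in $C_n$ read at $g$ is preceded, in that part, by a write block $X_fY_f$ read at $g$. Let $w'\in z^kc\,C'\subseteq L'^\sharp$ be $w$ with all test blocks deleted. Test blocks are loops, so $\tau(w)=\tau(w')$, and the remaining letters are read at the same vertices as before.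

**Step 8: deleting tests does not change the value.** Delete the test blocks one at a time. Write values in $S$ multiplicatively here. When a test block $Y_f$ read at $g$ is deleted, the $\eta$-value of the path changes from $\alpha\,\varepsilon\,\beta\,\varepsilon\,\delta$ to $\alpha\,\varepsilon\,\beta\,\delta$ (with $\alpha,\beta,\delta$ possibly empty), where $\varepsilon=\varepsilon_{g,f}$ and the first $\varepsilon$ comes from the part $Y_f$ of a write block read at $g$, which is never deleted. If $\beta$ is empty, then $\varepsilon\varepsilon=\varepsilon$ shows that the value does not change. Otherwise $\varepsilon\beta\varepsilon=\varepsilon\beta$ by $x^\omega yx^\omega=x^\omega y$, since $\varepsilon^\omega=\varepsilon$ and $S\in\mathcal V$. Hence $\eta(\mathrm{path}_\tau(w))=\eta(\mathrm{path}_\tau(w'))$, and $\psi(w)=\psi(w')$ by Lemma 2. As $M$ and $\psi$ were arbitrary, $L_n^\sharp$ and $L'^\sharp$ are not $(\mathcal V*\mathcal W)$-separable. $\square$
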